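# Nilpotency of the Fitting subgroup under the minimal condition on normal subgroups

## 1. Fitting subgroups with abelian derived group

A group $G$ satisfies **min-$n$** if every non-empty set of normal subgroups of $G$ has a minimal element; equivalently, $G$ has no infinite strictly descending chain of normal subgroups. The **Fitting subgroup** $\mathrm{Fit}(G)$ is the subgroup generated by all nilpotent normal subgroups of $G$. Fitting's theorem says that the product of two nilpotent normal subgroups is nilpotent, so $\mathrm{Fit}(G)$ is nilpotent when finitely many such subgroups generate it, for instance when $G$ is finite. In general infinitely many may be needed, and their classes may be unbounded. Does min-$n$ force $\mathrm{Fit}(G)$ to be nilpotent? The question was posed, as an open one, for soluble $G$.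

**Conventions.** We write $a^b=b^{-1}ab$ and $[a,b]=a^{-1}b^{-1}ab=a^{-1}a^b$. Longer commutators are left-normed. $[X,Y]$ is the subgroup generated by all $[x,y]$; $[X,{}_0Y]=X$ and $[X,{}_{k+1}Y]=[[X,{}_kY],Y]$. The lower central series is $\gamma_1(F)=F$, $\gamma_{k+1}(F)=[\gamma_k(F),F]$, and $F$ is nilpotent of class at most $c$ when $\gamma_{c+1}(F)=1$. The derived series is $F^{(0)}=F$, $F^{(i+1)}=[F^{(i)},F^{(i)}]$. We use
$$[a,xy]=[a,y]\,[a,x]^y,\qquad [ab,x]=[a,x]^b\,[b,x],\qquad [a^g,x]=[a,x^{g^{-1}}]^g. \tag{1}$$
The first two are checked by multiplying out. The third is conjugation by $g$ applied to $[a,x^{g^{-1}}]$.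

**Examples of min-$n$.** Finite groups have it. The infinite cyclic group does not. The Prüfer group $C_{p^\infty}$ has it, since its proper subgroups are the finite groups $C_{p^k}$ and these form an ascending chain. For more examples we need an observation on extensions.

Let $K\trianglelefteq G$, and suppose that the normal subgroups of $G$ contained in $K$ satisfy the minimal condition and that $G/K$ has min-$n$. Then $G$ has min-$n$. Indeed, let $H_1\ge H_2\ge\cdots$ be normal in $G$. Eventually $H_i\cap K$ and $H_iK$ are constant, and then by the modular law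
$$H_i=H_i\cap H_{i+1}K=H_{i+1}(H_i\cap K)=H_{i+1}(H_{i+1}\cap K)=H_{i+1}. \tag{2}$$
The same computation shows that the minimal condition on all subgroups is closed under extensions.

Now let $p\ne q$ be primes, $Q\cong C_{q^\infty}$ the group of all roots of unity of $q$-power order over $\mathbb F_p$, $K=\mathbb F_p(Q)$, and $G=K\rtimes Q$, with $Q$ acting on the additive group $K$ by multiplication. A $Q$-invariant subgroup of $K$ is invariant under the ring $\mathbb F_p[Q]$. This ring is all of $K$, because the elements of $Q$ are algebraic over $\mathbb F_p$. So the subgroup is an ideal of the field $K$, that is, $0$ or $K$. Hence $K$ is minimal normal in $G$, and as $G/K\cong C_{q^\infty}$, the group $G$ has min-$n$. Its normal subgroup $K$ does not, since $K$ is an infinite elementary abelian group. Moreover $\mathrm{Fit}(G)=K$. To see this, suppose a nilpotent normal subgroup $N$ contained $v\zeta$ with $v\in K$ and $1\ne\zeta\in Q$. Then $NK$ would be nilpotent, but $[K,v\zeta]=(\zeta^{\pm1}-1)K=K$ (the sign depends on the convention for the action), so every $\gamma_i(NK)$ would contain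 $K$. Thus *$\mathrm{Fit}(G)$ need not inherit min-$n$*: we must always speak of normal subgroups of $G$ that lie in $\mathrm{Fit}(G)$.

One would like to pick a maximal nilpotent normal subgroup of $G$, but min-$n$ provides minimal elements, not maximal ones. Something that shrinks when $N$ grows is a centralizer. That is enough for the following case.

**Proposition 1.** Let $G$ satisfy min-$n$ and suppose that the derived subgroup of $F=\mathrm{Fit}(G)$ is abelian. Then $F$ is nilpotent.

**Step 1: find one nilpotent $N$ with the same fixed points as $F$.** Put $M=F'$, an abelian normal subgroup of $G$. For each nilpotent $N\trianglelefteq G$ the subgroup $C_M(N)=M\cap C_G(N)$ is normal in $G$. By min-$n$ choose $N$ with $C_M(N)$ minimal among these. If $N_1\trianglelefteq G$ is nilpotent, then $NN_1$ is a nilpotent normal subgroup and $C_M(NN_1)\le C_M(N)$. Minimality gives equality, so $N_1$ centralizes $C_M(N)$. As the subgroups $N_1$ generate $F$,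
$$[C_M(N),F]=1 .$$

**Step 2: filter $M$ by the action of $N$.** Let $X_0=1$ and $X_k=\{m\in M:[m,N]\le X_{k-1}\}$; that is, $X_k/X_{k-1}=C_{M/X_{k-1}}(N)$. Inductively these are normal subgroups of $G$. If $N$ has class $c$, then $[M,N]\le N$, so $[M,{}_{c+1}N]\le[N,{}_cN]=1$. Therefore $[M,{}_cN]\le X_1$, then $[M,{}_{c-1}N]\le X_2$, and so on up to $M=X_{c+1}$.

**Step 3: show $[X_k,F]\le X_{k-1}$ for all $k\ge1$.** For $k=1$ this is Step 1. Assume it for $k$, and let $m\in X_{k+1}$, $x\in N$, $g\in F$. Write $x^{g^{-1}}=xy$ with $y=[x,g^{-1}]\in F'=M$. Since $M$ is abelian, $[m,xy]=[m,y][m,x]^y=[m,x]$. Now (1) gives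
$$[m^g,x]=[m,x^{g^{-1}}]^g=[m,x]^g\equiv[m,x]\pmod{X_{k-1}},$$
the congruence by induction, because $[m,x]\in X_k$. As $M$ is abelian, $[m^{-1}m^g,x]=[m,x]^{-1}[m^g,x]\in X_{k-1}$ for every $x\in N$. Hence $[m,g]=m^{-1}m^g\in X_k$.

**Step 4: conclude.** We get $[M,{}_{c+1}F]=1$ and $\gamma_2(F)=M$, so $\gamma_{c+3}(F)=1$. $\square$

## 2. Higher derived length: the theorems, and the element $[x,g^{-1}]$

What changes if $F=\mathrm{Fit}(G)$ is soluble of derived length $d\ge 3$? The natural plan is induction on $d$ with $M=F^{(d-1)}$, the last non-trivial term of the derived series. It is abelian and normal in $G$, and $F/M$ should be nilpotent by induction, of class $s$ say. Two points need care.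

First, the induction must go through quotients, and $F/M$ need not be $\mathrm{Fit}(G/M)$: taking Fitting subgroups does not commute with quotients. For example, $\mathrm{Fit}(S_3)=C_3$, while $S_3/C_3$ is its own Fitting subgroup. So we work with any $F\trianglelefteq G$ generated by nilpotent normal subgroups of $G$, and we require the minimal condition only for the normal subgroups of $G$ inside $F$. These hypotheses do pass to $F/M\trianglelefteq G/M$.

Second, Steps 1 and 2 survive unchanged, but Step 3 does not. It used $[x,g^{-1}]\in M$, and now we know only $\gamma_{s+1}(F)\le M$.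

Here are the results to be proved.

**Theorem A.** If $G$ is a soluble group with min-$n$, then $\mathrm{Fit}(G)$ is nilpotent.

**Theorem B.** Let $G$ be any group and $F\trianglelefteq G$ a subgroup generated by nilpotent normal subgroups of $G$. Suppose the normal subgroups of $G$ contained in $F$ satisfy the minimal condition. Then $F$ is nilpotent. In particular $\mathrm{Fit}(G)$ is nilpotent for every group $G$ with min-$n$.

**Theorem C.** A soluble group $F$ is nilpotent if and only if for every $i\ge1$ there is $N_i\trianglelefteq F$ which acts nilpotently on $V_i=F^{(i)}/F^{(i+1)}$ (that is, $[V_i,{}_tN_i]=1$ for some $t$) and satisfies $C_{V_i}(N_i)=C_{V_i}(F)$.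

A **Chernikov group** is a group with a normal subgroup of finite index that is a direct product of finitely many Prüfer groups. For example, $C_{2^\infty}\times D_8$, with $D_8$ dihedral of order $8$, is a nilpotent Chernikov group. A **Fitting group** is a group $G$ with $G=\mathrm{Fit}(G)$.

**Corollary D.** A group is a Fitting group with min-$n$ if and only if it is a nilpotent Chernikov group.

Some neighboring results are known: $\mathrm{Fit}(G)$ is nilpotent if $G$ is metanilpotent (nilpotent-by-nilpotent) with min-$n$; a soluble group with min-$n$ of derived length $d\ge2$ has order at most $\aleph_{d-2}$ (Hartley, 1977); in particular a metabelian group with min-$n$ is countable (McDougall, 1970). None of these is used below.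

**A first repair: choose a new $N$ for each layer.** Put $Y_0=1$. Given $Y_k$, repeat Step 1 in $M/Y_k$: choose a nilpotent $N_{k+1}$ for which $Y_{k+1}=\{m\in M:[m,N_{k+1}]\le Y_k\}$ is minimal. As before, $[Y_{k+1},F]\le Y_k$. Every layer is central, with no use of $[x,g^{-1}]$. The trouble is that nothing makes the chain $Y_0\le Y_1\le\cdots$ reach $M$ after finitely many steps. It is ascending, so the minimal condition is silent, and $N_{k+1}$ varies with $k$, so no single nilpotency class bounds its length.

Central layers with union $M$ would not be enough. In the locally dihedral group $C_{2^\infty}\rtimes\langle x\rangle$, with $x$ of order $2$ acting by inversion, we have $[c,x]=c^{-2}$ for $c\in C_{2^\infty}$. So the layers $C_{2^{k+1}}/C_{2^k}$ are central and their union is $C_{2^\infty}$. The group has the minimal condition on all subgroups, yet $[C_{2^\infty},x]=C_{2^\infty}$ and the group is not nilpotent.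

So we keep one $N$, whose filtration has finite length, and study how $F$ acts on the layers $X_k/X_{k-1}$ with $k\ge2$, about which the choice of $N$ said nothing.

## 3. The second layer, and $UT_3(p)$ acting on $\mathbb F_p^3$

Let $[C_M(N),F]=1$, and let $m\in X_2$. For $x\in N$ put $\varphi_m(x)=[m,x]\in X_1=C_M(N)$. By (1), $\varphi_m(xy)=[m,y][m,x]^y=\varphi_m(x)\varphi_m(y)$, since $[m,x]\in X_1$ commutes with $y\in N$. So $\varphi_m$ is a homomorphism, and it is trivial on $N\cap M$. For $g\in F$,
$$[m^g,x]=[m,x^{g^{-1}}]^g=[m,x\,[x,g^{-1}]]=[m,x]\,[m,[x,g^{-1}]],$$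
where $g$ was dropped because $F$ centralizes $X_1$. Therefore
$$\varphi_{[m,g]}(x)=\varphi_m([x,g^{-1}]). \tag{3}$$
This is exactly where Step 3 stops: for $s\ge2$ the right side need not vanish.

It really can be non-trivial. Let $U=UT_3(p)$ be the group of upper unitriangular $3\times3$ matrices over $\mathbb F_p$, acting on the column space $V=\mathbb F_p^3$ with standard basis $e_1,e_2,e_3$. Let $F=V\rtimes U$, $M=V$, and $N=VN_0$, where $N_0=\{1+\alpha E_{12}+\beta E_{13}\}$ and $E_{ij}$ are the matrix units. Since $N_0\trianglelefteq U$, we have $N\trianglelefteq F$. A vector $v$ is fixed by $N_0$ if and only if $\alpha v_2+\beta v_3=0$ for all $\alpha,\beta$. So $C_V(N)=\langle e_1\rangle=C_V(U)$, and $F$ centralizes $C_M(N)$. Also $N$ acts trivially on $V/\langle e_1\rangle$, so $X_2=V$. But $1+E_{23}$ moves $e_3$ to $e_3+e_2$, so $F$ does not act trivially on $X_2/X_1$.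

Equation (3) nevertheless tells us how to continue: *taking a commutator of $m$ with $g$ outside is the same as taking a commutator of $x$ with $g^{-1}$ inside*. Repeating,
$$\varphi_{[m,g,h]}(x)=\varphi_{[m,g]}([x,h^{-1}])=\varphi_m([x,h^{-1},g^{-1}]),$$
and after $s$ repetitions the argument lies in $N\cap\gamma_{s+1}(F)\le N\cap M$, where $\varphi_m$ is trivial. Hence commuting an element of $X_2$ successively with any $s$ elements of $F$ lands in $X_1$. The subgroup $[X_2,{}_sF]$ is generated by such commutators modulo $X_1$, because $M$ is abelian. So $[X_2,{}_sF]\le X_1$.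

For the third layer, the values of $\varphi_m$ lie in $X_2/X_1$, on which $F$ acts nilpotently but no longer trivially. Then commutators inside and outside mix, and we need a way to count them.

## 4. Homomorphism groups under nilpotent actions

Let $F$ act (on the right, by automorphisms) on an additive abelian group $B$. Then $[B,F]$ is the subgroup generated by all $b^g-b$, and $[B,{}_kF]$ is defined by iteration. If $C\le B$ is $F$-invariant, so is $[C,F]$, because $(c^g-c)^h=(c^h)^{h^{-1}gh}-c^h$; and $[C,F]\le C$. When $B$ is a section of $F$ with the conjugation action, $b^g-b$ corresponds to the commutator $[b,g]$, so the two notations agree.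

If $F$ acts on $A$ and $B$, it acts on $\mathrm{Hom}(A,B)$ by $\varphi^g(a)=\varphi(a^{g^{-1}})^g$. This is a right action: $(\varphi^g)^h(a)=\varphi(a^{h^{-1}g^{-1}})^{gh}=\varphi^{gh}(a)$.

**Lemma 2.** Let $F$ act on abelian groups $A,B$ with $[A,{}_sF]=0$ and $[B,{}_bF]=0$, where $s,b\ge1$. Then $[\mathrm{Hom}(A,B),{}_{b+s-1}F]=0$.

**Step 1: measure a homomorphism by how far down it pushes the filtrations.** Put $A_i=[A,{}_iF]$ and $B_i=[B,{}_iF]$ for $i\ge0$, and $B_i=B$ for $i<0$. These are descending chains of $F$-invariant subgroups with $[A_i,F]\le A_{i+1}$ and $[B_i,F]\le B_{i+1}$; for $i<0$ the latter holds because $B_{i+1}=B$. For $j\in\mathbb Z$ let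
$$H_j=\{\varphi\in\mathrm{Hom}(A,B):\varphi(A_i)\le B_{i+j}\text{ for all }i\ge0\},$$
a subgroup of $\mathrm{Hom}(A,B)$.

**Step 2: show that $[H_j,F]\le H_{j+1}$.** Let $\varphi\in H_j$, $g\in F$, $a\in A_i$, and put $a'=a^{g^{-1}}\in A_i$. Then
$$(\varphi^g-\varphi)(a)=\big(\varphi(a')^g-\varphi(a')\big)+\varphi(a'-a).$$
The first summand lies in $[B_{i+j},F]\le B_{i+j+1}$. As $a'-a\in[A_i,F]\le A_{i+1}$, the second lies in $\varphi(A_{i+1})\le B_{i+1+j}$. So $\varphi^g-\varphi\in H_{j+1}$.

**Step 3: find the two ends.** We have $H_{1-s}=\mathrm{Hom}(A,B)$: for $i\ge s$ the condition is empty because $A_i=0$, and for $0\le i\le s-1$ it is empty because $i+1-s\le0$ gives $B_{i+1-s}=B$. We have $H_b=0$: the condition at $i=0$ says $\varphi(A)\le B_b=0$. From index $1-s$ to index $b$ there are $b+s-1$ steps. $\square$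

**Example.** Let $p$ be odd, $F=\langle g\rangle$, and $A=B=\mathbb F_p^2$, with $g$ acting as $J=1+n$, where $n=E_{12}$. Here $s=b=2$, and the lemma gives $[\mathrm{Hom}(A,B),{}_3F]=0$. Now $g$ acts on $\mathrm{Hom}(A,B)$, that is, on $2\times2$ matrices, by $T:\varphi\mapsto J\varphi J^{-1}$. Since $J^{-1}=1-n$, we get $T-1=\mathsf L-\mathsf R-\mathsf L\mathsf R$, where $\mathsf L\varphi=n\varphi$ and $\mathsf R\varphi=\varphi n$ commute and have square $0$. So $(T-1)^2\varphi=-2n\varphi n$ and $(T-1)^3=0$. For $\varphi=E_{21}$ we find $(T-1)^2\varphi=-2E_{12}\ne0$, so here the number $b+s-1=3$ cannot be lowered.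

## 5. From the fixed points of $N$ to the whole of $M$

**Lemma 3 (Key Lemma).** Let $F$ be a group, $M$ an abelian normal subgroup of $F$, $N$ a normal subgroup of $F$, and $s,t,l\ge1$ integers with
$$\gamma_{s+1}(F)\le M,\qquad [M,{}_tN]=1,\qquad [C_M(N),{}_lF]=1 .$$
Then $[M,{}_LF]=1$ with $L=tl+(s-1)\frac{t(t-1)}2$, and $F$ is nilpotent of class at most $s+L$.

**Step 1: filter $M$ by the action of $N$, in $t$ layers.** Let $X_0=1$ and $X_k/X_{k-1}=C_{M/X_{k-1}}(N)$, so
$$X_k=\{m\in M:[m,N]\le X_{k-1}\}.$$
All $X_k$ are normal in $F$, by induction, because $M$ and $N$ are. We have $X_{k-1}\le X_k$ and $X_1=C_M(N)$. We claim $[M,{}_{t-j}N]\le X_j$ for $0\le j\le t$. For $j=0$ this is the hypothesis $[M,{}_tN]=1$. If it holds for some $j<t$, then $[[M,{}_{t-j-1}N],N]\le X_j$, which by the definition of $X_{j+1}$ says $[M,{}_{t-j-1}N]\le X_{j+1}$. For $j=t$ we obtain $X_t=M$.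

**Step 2: state what is to be shown on each layer.** Put $l_k=l+(k-1)(s-1)$. We prove by induction on $k\ge1$ that
$$[X_k,{}_{l_k}F]\le X_{k-1}. \tag{4}$$
For $k=1$ this is the hypothesis $[C_M(N),{}_lF]=1$. Assume (4) for $k$.

**Step 3: embed the next layer in a group of homomorphisms.** Put $B=X_k/X_{k-1}$ and $A=N/N'(N\cap M)$. Both are abelian, and $F$ acts on both by conjugation. For $m\in X_{k+1}$ define
$$\varphi_m:N\to B,\qquad \varphi_m(x)=[m,x]X_{k-1}.$$
The values are in $B$ since $[m,N]\le X_k$.

*$\varphi_m$ is a homomorphism and factors through $A$.* By (1), $[m,xy]=[m,y][m,x]^y$. Since $[m,x]\in X_k$ and $[X_k,N]\le X_{k-1}$, we have $[m,x]^y\equiv[m,x]$ modulo $X_{k-1}$. As $B$ is abelian, $\varphi_m(xy)=\varphi_m(x)\varphi_m(y)$. Again because $B$ is abelian, $\varphi_m$ is trivial on $N'$. It is trivial on $N\cap M$ because $M$ is abelian. So $\varphi_m$ may be viewed as an element of $\mathrm{Hom}(A,B)$.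

*The map $m\mapsto\varphi_m$ is a homomorphism with kernel $X_k$.* For $m,m'\in X_{k+1}$, $[mm',x]=[m,x]^{m'}[m',x]=[m,x][m',x]$, since $[m,x]$ and $m'$ lie in the abelian group $M$. The kernel is $\{m\in X_{k+1}:[m,N]\le X_{k-1}\}=X_k$.

*It is $F$-equivariant.* By (1), $[m^g,x]=[m,x^{g^{-1}}]^g$, that is, $\varphi_{m^g}(x)=\varphi_m(x^{g^{-1}})^g=(\varphi_m)^g(x)$.

So $X_{k+1}/X_k$ embeds $F$-equivariantly in $\mathrm{Hom}(A,B)$.

**Step 4: apply Lemma 2.** We have $[N,{}_sF]\le N$ as $N\trianglelefteq F$, and $[N,{}_sF]\le[F,{}_sF]=\gamma_{s+1}(F)\le M$. So $[N,{}_sF]\le N\cap M$, and hence $[A,{}_sF]=0$. By (4) for $k$, $[B,{}_{l_k}F]=0$. Lemma 2 with $b=l_k$ gives $[\mathrm{Hom}(A,B),{}_{l_k+s-1}F]=0$. Through the embedding, $[X_{k+1},{}_{l_k+s-1}F]\le X_k$. Since $l_{k+1}=l_k+s-1$, this is (4) for $k+1$.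

**Step 5: add up.** Since $X_t=M$ and $X_0=1$, (4) for $k=t,t-1,\dots,1$ gives $[M,{}_LF]=1$ with
$$L=\sum_{k=1}^t l_k=tl+(s-1)\frac{t(t-1)}2 .$$
Finally $\gamma_{s+1+L}(F)=[\gamma_{s+1}(F),{}_LF]\le[M,{}_LF]=1$. $\square$

For $s=1$, $l=1$ every $l_k$ is $1$, and we recover Step 3 of Proposition 1. In the example $V\rtimes UT_3(p)$ of Section 3 we have $s=t=2$ and $l=1$, so $L=3$. There $[V,U]=\langle e_1,e_2\rangle$, $[V,{}_2U]=\langle e_1\rangle$ and $[V,{}_3U]=0$, so $L=3$ is attained.

## 6. Minimal centralizers and Theorem A

**Proposition 4.** Let $F\trianglelefteq G$ be soluble and generated by nilpotent normal subgroups of $G$. Suppose the normal subgroups of $G$ contained in $F$ satisfy the minimal condition. Then $F$ is nilpotent.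

**Step 1: set up the induction.** We induct on the derived length $d$ of $F$. If $d\le1$, then $F$ is abelian. Let $d\ge2$ and $M=F^{(d-1)}$, which is abelian, and normal in $G$ because it is characteristic in $F$. The group $F/M\trianglelefteq G/M$ is soluble of derived length $d-1$. It is generated by the nilpotent normal subgroups $NM/M$ of $G/M$, where $N\le F$ runs over nilpotent normal subgroups of $G$. Normal subgroups of $G/M$ inside $F/M$ correspond to normal subgroups of $G$ between $M$ and $F$, so they satisfy the minimal condition. By induction $F/M$ is nilpotent. It is non-trivial since $d\ge2$, so its class is some $s\ge1$, and $\gamma_{s+1}(F)\le M$.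

**Step 2: choose $N$ with the fewest fixed points on $M$.** Let $\mathcal N$ be the set of nilpotent normal subgroups of $G$ contained in $F$. By Fitting's theorem $\mathcal N$ is closed under products of two members, and its members generate $F$. For $N\in\mathcal N$ the subgroup $C_M(N)=M\cap C_G(N)$ is normal in $G$ and contained in $F$. By the minimal condition choose $N\in\mathcal N$ with $C_M(N)$ minimal among all $C_M(N_1)$, $N_1\in\mathcal N$. For any $N_1\in\mathcal N$ we have $NN_1\in\mathcal N$ and $C_M(NN_1)\le C_M(N)$, so equality holds and $N_1$ centralizes $C_M(N)$. Hence $[C_M(N),F]=1$.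

**Step 3: apply the Key Lemma.** Let $N$ have class at most $c$, with $c\ge1$. Since $N\trianglelefteq F$, $[M,N]\le N$, and so $[M,{}_{c+1}N]\le[N,{}_cN]=\gamma_{c+1}(N)=1$. Lemma 3 with $l=1$ and $t=c+1$ shows that $F$ is nilpotent. $\square$

**Proof of Theorem A.** Let $G$ be soluble with min-$n$ and $F=\mathrm{Fit}(G)$. Then $F$ is normal in $G$, soluble, and generated by nilpotent normal subgroups of $G$, and the normal subgroups of $G$ inside $F$ satisfy the minimal condition. Proposition 4 applies. $\square$

## 7. Hypercentrality removes the solubility hypothesis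

The upper central series of a group $F$ is $Z_0(F)=1$, $Z_{\alpha+1}(F)/Z_\alpha(F)=Z(F/Z_\alpha(F))$, with unions at limit ordinals. The group is **hypercentral** if $Z_\alpha(F)=F$ for some ordinal $\alpha$. For example, the locally dihedral group $C_{2^\infty}\rtimes\langle x\rangle$ has center $C_2$: an element of $C_{2^\infty}$ fixed by inversion has order at most $2$, and an element outside $C_{2^\infty}$ inverts $C_{2^\infty}$. Modulo $C_{2^k}$ the group is isomorphic to itself, so $Z_k=C_{2^k}$, $Z_\omega=C_{2^\infty}$ and $Z_{\omega+1}$ is the whole group. It is hypercentral and not nilpotent, so hypercentrality alone will not finish the proof. It will, however, give solubility.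

**Proof of Theorem B.** Let $F\trianglelefteq G$ be as in the theorem.

**Step 1: minimal normal subgroups of $G$ inside $F$ are central in $F$.** Let $A\le F$ be a minimal normal subgroup of $G$ and $N\trianglelefteq G$ nilpotent. By minimality $A\cap N$ is $1$ or $A$. If $A\cap N=1$, then $[A,N]\le A\cap N=1$. If $A\le N$, then $A$ is a non-trivial normal subgroup of the nilpotent group $N$, so $A\cap Z(N)\ne1$. Since $Z(N)$ is characteristic in $N$, the intersection $A\cap Z(N)$ is normal in $G$, so it equals $A$, and again $[A,N]=1$. The subgroups $N$ contained in $F$ generate $F$, so $A\le Z(F)$.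

**Step 2: $F$ is hypercentral.** If $F\ne1$, the minimal condition applied to the non-trivial normal subgroups of $G$ inside $F$ yields such an $A$, so $Z(F)\ne1$. For each ordinal $\alpha$, $Z_\alpha(F)$ is characteristic in $F$, hence normal in $G$, and the hypotheses pass to $F/Z_\alpha(F)\trianglelefteq G/Z_\alpha(F)$ exactly as in Proposition 4. So $Z_{\alpha+1}(F)>Z_\alpha(F)$ whenever $Z_\alpha(F)\ne F$. The series cannot grow strictly through all ordinals, so $Z_\alpha(F)=F$ for some $\alpha$.

**Step 3: the derived series stops at a perfect hypercentral group.** The subgroups $F^{(i)}$ are normal in $G$ and contained in $F$, so $P:=F^{(i)}=F^{(i+1)}$ for some $i$. Thus $P'=P$. Subgroups of hypercentral groups are hypercentral: by transfinite induction $P\cap Z_\alpha(F)\le Z_\alpha(P)$. At a successor step, $[P\cap Z_{\alpha+1}(F),P]\le P\cap Z_\alpha(F)\le Z_\alpha(P)$, and limit steps are clear. So $P$ is hypercentral.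

**Step 4: show $P=1$ (Grün's lemma).** Let $z\in Z_2(P)$. Then $[x,z]\in Z(P)$ for all $x\in P$, so $[xy,z]=[x,z]^y[y,z]=[x,z][y,z]$, and $x\mapsto[x,z]$ is a homomorphism from $P$ to the abelian group $Z(P)$. It is trivial on $P'=P$. Hence $z\in Z(P)$, so $Z_2(P)=Z(P)$, and the upper central series of $P$ is constant from $Z_1(P)=Z(P)$ on. As $P$ is hypercentral, $P=Z(P)$ is abelian, and $P=P'=1$.

**Step 5: conclude.** Now $F^{(i)}=1$, so $F$ is soluble, and Proposition 4 shows that $F$ is nilpotent. If $G$ has min-$n$, all hypotheses hold for $F=\mathrm{Fit}(G)$. $\square$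

## 8. A nilpotency criterion, and Fitting groups with min-$n$

**Proof of Theorem C.** If $F$ is nilpotent, take $N_i=F$ for all $i$. It acts nilpotently on each $V_i$ because $[F^{(i)},{}_tF]\le\gamma_{t+1}(F)$, and the condition on centralizers is an identity.

For the converse we induct on the derived length $d$ of $F$. The case $d\le1$ is trivial. Let $d\ge2$ and $M=F^{(d-1)}=V_{d-1}$.

**Step 1: pass to $F/M$.** For $1\le i\le d-2$ the factor $V_i$ of $F$ is also the $i$-th derived factor of $F/M$. Here $M\le F^{(i)}$ acts trivially on $V_i$, since $V_i=F^{(i)}/F^{(i+1)}$ is abelian. So $N_iM/M$ acts on $V_i$ as $N_i$ does, and $F/M$ as $F$ does; both conditions hold for $N_iM/M$. For $i\ge d-1$ the $i$-th derived factor of $F/M$ is trivial and there is nothing to require. By induction $F/M$ is nilpotent, of class $s\ge1$ since $F\ne M$.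

**Step 2: apply the Key Lemma.** Let $N=N_{d-1}$. Then $[M,{}_tN]=1$ for some $t$, and we may take $t\ge1$. Also $C_M(N)=C_M(F)$, that is, $[C_M(N),F]=1$. Lemma 3 with $l=1$ applies, and $F$ is nilpotent. $\square$

**Proof of Corollary D.** The minimal condition on all subgroups holds in finite groups and in Prüfer groups and is closed under extensions, by the computation (2). So every Chernikov group has it, and therefore has min-$n$. A nilpotent group equals its own Fitting subgroup. This gives one direction.

Conversely, let $G=\mathrm{Fit}(G)$ have min-$n$. By Theorem B, $G$ is nilpotent. Each factor $\gamma_i(G)/\gamma_{i+1}(G)$ is central in $G/\gamma_{i+1}(G)$, so all its subgroups are normal in $G/\gamma_{i+1}(G)$, a group with min-$n$. Hence each factor has the minimal condition on subgroups. There are finitely many factors and the condition is closed under extensions, so $G$ has the minimal condition on subgroups. By Chernikov's theorem, a soluble group with the minimal condition on subgroups is a Chernikov group. $\square$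

## 9. Dihedral sums, the locally dihedral group, and McLain's group

Three examples show that hypotheses cannot be relaxed in certain directions.

**The minimal condition cannot be dropped.** Let $G=\bigoplus_{n\ge2}D_{2^n}$, with $D_{2^n}$ dihedral of order $2^n$. It is metabelian and generated by its direct factors, which are nilpotent and normal, so $G=\mathrm{Fit}(G)$. But $D_{2^n}$ has class $n-1$, so $G$ is not nilpotent.

**The Fitting subgroup cannot be replaced by the Hirsch–Plotkin radical,** the largest locally nilpotent normal subgroup. The locally dihedral group $G=C_{2^\infty}\rtimes\langle x\rangle$ is metabelian and has the minimal condition on all subgroups. Each finitely generated subgroup lies in some finite $2$-group $C_{2^k}\rtimes\langle x\rangle$, so $G$ is locally nilpotent and equals its Hirsch–Plotkin radical. It is not nilpotent, since $[C_{2^\infty},x]=C_{2^\infty}$. (Its Fitting subgroup is $C_{2^\infty}$: it contains this subgroup of index $2$, and it is nilpotent by Theorem A, so it is not $G$.)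

**In Theorem B, "normal in $G$" cannot be weakened to "subnormal in $G$".** Let $R$ be the $\mathbb F_p$-algebra with basis $e_{\alpha\beta}$ for $\alpha<\beta$ in $\mathbb Q$, where $e_{\alpha\beta}e_{\beta\gamma}=e_{\alpha\gamma}$ and all other products of basis elements are $0$. McLain's group $M=M(\mathbb Q,\mathbb F_p)$ is generated by all $1+\lambda e_{\alpha\beta}$ with $\alpha<\beta$ and $\lambda\in\mathbb F_p$. Its elements have the form $1+n$ with $n\in R$, and each such $n$ is nilpotent since it involves finitely many indices. Let $\Gamma$ be the group of order-automorphisms of $\mathbb Q$ of bounded support. It is simple (G. Higman, *On infinite simple permutation groups*, 1954). It is transitive on pairs $\alpha<\beta$: given $\alpha<\beta$ and $\alpha'<\beta'$, choose rationals $u,v$ with $u<\alpha,\alpha'$ and $v>\beta,\beta'$, and take the map that is the identity outside $[u,v]$ and piecewise linear inside, with $u,\alpha,\beta,v\mapsto u,\alpha',\beta',v$. $\Gamma$ acts on $M$ by permuting indices. Put $G=M\rtimes\Gamma$.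

*$M$ is minimal normal in $G$.* Let $1\ne K\le M$ with $K\trianglelefteq G$, and let $1\ne u=1+n\in K$, with row $r$ of $n$ non-zero. Choose $a$ smaller than all indices occurring in $n$ and put $e=e_{ar}$. Then $ne=0$, as $a$ does not occur in $n$, and $e^2=0$. So
$$(1+e)^{-1}u(1+e)=(1-e)(1+n+e)=1+n-en=u-en .$$
Since $u^{-1}-1$ is a polynomial in $n$ without constant term, $u^{-1}e=e$. Therefore
$$w:=[u,1+e]=u^{-1}(u-en)=1-en=1+\sum_jc_je_{aj}\in K,$$
where the sum is over the $j>r$ occurring in row $r$ of $n$, and some $c_j\ne0$. Choose $b$ larger than all indices involved, fix $j$ with $c_j\ne0$, and put $f=e_{jb}$ and $n_1=w-1$. Then $n_1f=c_je_{ab}$, $fn_1=0$, $f^2=0$, $fe_{ab}=0$, so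
$$(1+f)^{-1}w(1+f)=(1-f)(1+n_1+f+c_je_{ab})=w+c_je_{ab}.$$
As $n_1e_{ab}=0$ and $n_1^2=0$, we have $w^{-1}e_{ab}=(1-n_1)e_{ab}=e_{ab}$, and $[w,1+f]=1+c_je_{ab}\in K$. Its powers are all $1+\lambda e_{ab}$ with $\lambda\in\mathbb F_p$. Applying $\Gamma$, $K$ contains all generators of $M$, so $K=M$.

*$G$ has min-$n$.* The normal subgroups of $G$ inside $M$ are $1$ and $M$, and $G/M\cong\Gamma$ is simple. The observation on extensions in Section 1 applies.

*$M$ is generated by abelian subgroups that are subnormal in $G$ of defect at most $2$.* For $\alpha<\beta$ let $I$ be the span of all $e_{ij}$ with $i\le\alpha$ and $j\ge\beta$. It is a two-sided ideal of $R$, since multiplying such an $e_{ij}$ by a basis element on the left can only lower $i$ and on the right can only raise $j$. Also $I^2=0$, because $e_{ij}e_{i'j'}\ne0$ would need $j=i'$, while $j\ge\beta>\alpha\ge i'$. So $1+I$ is an abelian group. It lies in $M$, as each of its elements is a product of elements $1+\lambda e_{ij}$ with $e_{ij}\in I$. It is normal in $M$, and $M\trianglelefteq G$. Each generator $1+\lambda e_{\alpha\beta}$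 of $M$ lies in such a subgroup.

*$M$ is not nilpotent.* The computation of $[w,1+f]$ above, with $w=1+e_{0,k}$ and $f=e_{k,k+1}$, gives $[1+e_{0,k},1+e_{k,k+1}]=1+e_{0,k+1}$. By induction the left-normed commutator $[1+e_{0,1},1+e_{1,2},\dots,1+e_{k-1,k}]$ equals $1+e_{0,k}\ne1$ for every $k\ge2$. So with $F=M$ all hypotheses of Theorem B hold, except that the nilpotent generating subgroups are only subnormal in $G$, and the conclusion fails.
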